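\title{Fully invariant sets of polynomial maps over subfields of $\mathbb{Q}(\mu_{p^\infty})$}

\begin{abstract}
Call a polynomial map $F\colon K^n\to K^n$ admissible if its components have degree at least $2$ and their leading forms have no nontrivial common zero over the algebraic closure of $K$. The field $K$ has property (SP) if no admissible map, in any number of variables, maps an infinite set onto itself, and property (P) if this holds for $n=1$. We show that (P) does not imply (SP). A counterexample is the fixed field of the subgroup of order $3$ of $\operatorname{Gal}(\mathbb{Q}(\mu_{7^\infty})/\mathbb{Q})$, with the map $(x,y)\mapsto(x^2-2y,\,y^2-2x)$. More generally, if $K\subset L=\mathbb{Q}(\mu_{p^\infty})$ has infinite degree, then $\operatorname{Gal}(L/K)$ is finite cyclic, of order $h$ say; admissible maps in $n$ variables have no infinite fully invariant set when $n<\varphi(h)$, and some admissible map has one when $n\ge\max(1,h-1)$. The proof writes points of an invariant set as short sums of roots of unity, turns these into Laurent polynomials by an ultrapower, and bounds the rank of their exponent lattice by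 $n$.
\end{abstract}

\section{Introduction}\label{sec:intro}

Let $K$ be a field with algebraic closure $\bar K$. The \emph{leading form} of a nonzero polynomial $f\in K[X_1,\dots,X_n]$ is the sum of the monomials of $f$ of maximal total degree. A polynomial map $F=(f_1,\dots,f_n)\colon K^n\to K^n$, with $f_i\in K[X_1,\dots,X_n]$, is \emph{admissible} if every $f_i$ has total degree at least $2$ and the leading forms of $f_1,\dots,f_n$ have no common zero in $\bar K^n$ other than $0$. For $n=1$ this only says that $\deg f_1\ge2$. A set $V\subset K^n$ is \emph{fully invariant} under $F$ if $F(V)=V$.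

\begin{definition}
The field $K$ has property $(SP_n)$ if no admissible map $K^n\to K^n$ has an infinite fully invariant set. It has property (P) if it has $(SP_1)$, and property (SP) if it has $(SP_n)$ for every $n\ge1$.
\end{definition}

These properties measure how often one can solve $F(x)=x_0$ again and again without leaving $K$. A \emph{backward orbit} of $x_0$ is a sequence $x_0,x_1,x_2,\dots$ in $K^n$ with $F(x_{i+1})=x_i$ for all $i$. If $F(V)=V$, every point of $V$ has a backward orbit inside $V$. Conversely, the set of all points that have a backward orbit is mapped onto itself by $F$. So $(SP_n)$ says that for each admissible $F$ only finitely many points of $K^n$ have a backward orbit. For $K=\mathbb{Q}$ and $f(x)=x^2$, such a point is a $2^i$-th power for every $i$, hence $0$ or $1$.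

Admissibility makes $F$ expand large points, so that a backward orbit is driven into a bounded region. Both of its conditions are needed for any finiteness statement over an infinite field: a linear map such as the identity of $K$ leaves $K$ invariant, and $(x,y)\mapsto(x^2,xy)$, whose leading forms vanish at $(0,1)$, fixes every point of the line $x=1$.

\begin{remark}\label{rem:product}
$(SP_{n+1})$ implies $(SP_n)$. Indeed, if $F$ is admissible on $K^n$ with an infinite fully invariant set $V$, then $(x,z)\mapsto(F(x),z^2)$ is admissible on $K^{n+1}$, since a common zero of its leading forms has $x=0$ and $z^2=0$, and $V\times\{0\}$ is fully invariant.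
\end{remark}

Property (SP) contains (P) as the case $n=1$. The question answered here is the converse:
\begin{quote}
\emph{Does every field with property \textup{(P)} have property \textup{(SP)}?}
\end{quote}
The first cases suggest that it does. A finite field has both properties, and an algebraically closed field has neither, since $x\mapsto x^2$ maps it onto itself. If $K$ has (P) and $F=f_1\times\dots\times f_n$ is a product of polynomials in one variable, then the $i$-th projection of a fully invariant set is fully invariant under $f_i$, hence finite, and so the set is finite. A counterexample therefore needs a map that mixes the variables, over a field that is large enough for this map and yet too small for every polynomial in one variable. Such fields exist in cyclotomic towers.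

Throughout, $p$ is a prime, $\mu=\mu_{p^\infty}\subset\mathbb{C}^*$ is the group of roots of unity of $p$-power order, $L=\mathbb{Q}(\mu)$, and $\varphi$ is Euler's function. We identify $\operatorname{Gal}(L/\mathbb{Q})$ with $\mathbb{Z}_p^*$; the identification is recalled in Section~\ref{sec:tower}.

\begin{theorem}\label{thm:cubic}
Let $p\equiv1\pmod 3$ (for example $p=7$), let $H\subset\mathbb{Z}_p^*$ be the subgroup of order $3$, and let $K=L^H$. Then $K$ has \textup{(P)}, but $F(x,y)=(x^2-2y,\;y^2-2x)$ is admissible and has an infinite fully invariant set in $K^2$. So $K$ does not have \textup{(SP)}.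
\end{theorem}

Thus (P) does not imply (SP). Theorem~\ref{thm:cubic} is one case of a result on all subfields of $L$.

\begin{theorem}\label{thm:main}
Let $p$ be any prime and $K\subset L$ any subfield.
\begin{enumerate}
\item[(1)] If $[K:\mathbb{Q}]<\infty$, then $K$ has \textup{(SP)}.
\item[(2)] If $[K:\mathbb{Q}]=\infty$, then $H=\operatorname{Gal}(L/K)$ is a finite cyclic group, of order $h$ say, and
\begin{enumerate}
\item[(a)] $K$ has $(SP_n)$ for every $n<\varphi(h)$;
\item[(b)] $K$ does not have $(SP_n)$ for any $n\ge\max(1,h-1)$.
\end{enumerate}
Hence $K$ does not have \textup{(SP)}, and $K$ has \textup{(P)} if and only if $h\ge3$. If $h$ is prime, then $K$ has $(SP_n)$ if and only if $n<h-1$.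
\end{enumerate}
\end{theorem}

The last two sentences follow from (a) and (b). If $h\ge3$ then $\varphi(h)\ge2$ and (a) covers $n=1$; if $h\le2$ then (b) covers $n=1$; and $\varphi(h)=h-1$ when $h$ is prime. For composite $h$ the theorem says nothing about the range $\varphi(h)\le n<h-1$.

\begin{corollary}\label{cor:examples}
\begin{enumerate}
\item[(i)] For every prime $p\ge5$ the cyclotomic $\mathbb{Z}_p$-extension of $\mathbb{Q}$ has \textup{(P)} but not \textup{(SP)}.
\item[(ii)] For every $n_0\ge1$ some field has $(SP_n)$ for all $n\le n_0$ but does not have \textup{(SP)}.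
\end{enumerate}
\end{corollary}

\begin{proof}
For odd $p$ the torsion subgroup of $\mathbb{Z}_p^*$ is cyclic of order $p-1$. A finite subgroup $H$ is closed and has infinite index, so $L^H$ has infinite degree and $\operatorname{Gal}(L/L^H)=H$. The field in (i) is the fixed field of the whole torsion subgroup, so $h=p-1\ge4$. For (ii) take a prime $h>n_0+1$, a prime $p\equiv1\pmod h$ by Dirichlet's theorem, and the subgroup $H$ of order $h$; then $n\le n_0$ implies $n<h-1$.
\end{proof}

Section~\ref{sec:cubic} works out the case $h=3$, where both the counterexample and the obstruction in one variable can be seen by hand, and ends with the plan of the proof.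

\section{The cyclotomic tower}\label{sec:tower}

Let $\mu_{p^m}$ be the group of $p^m$-th roots of unity and $L_m=\mathbb{Q}(\mu_{p^m})$, so that $L=\bigcup_mL_m$. The group $\mu$ is a $\mathbb{Z}_p$-module: for $\xi\in\mu_{p^m}$ and $\eta\in\mathbb{Z}_p$ put $\xi^\eta=\xi^a$ for any integer $a\equiv\eta\pmod{p^m}$. We use the following textbook facts. The degree $[L_m:\mathbb{Q}]$ is $\varphi(p^m)$. Each $\eta\in\mathbb{Z}_p^*$ defines an automorphism of $L$ that acts on $\mu$ by $\xi\mapsto\xi^\eta$, and this is an isomorphism of topological groups $\mathbb{Z}_p^*\cong\operatorname{Gal}(L/\mathbb{Q})$. Subfields $K\subset L$ correspond to closed subgroups $H$ by $H=\operatorname{Gal}(L/K)$, $K=L^H$, and $[K:\mathbb{Q}]$ is finite exactly when $H$ has finite index. The ring of integers of $L_m$ is $\mathbb{Z}[\zeta]$ for a primitive $p^m$-th root of unity $\zeta$, and primes $\ell\ne p$ are unramified in $L_m$.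

\begin{lemma}\label{lem:cyclic}
If $K\subset L$ has infinite degree over $\mathbb{Q}$, then $H=\operatorname{Gal}(L/K)$ is finite and cyclic.
\end{lemma}

\begin{proof}
The subgroup $U=1+p^2\mathbb{Z}_p$ has finite index in $\mathbb{Z}_p^*$ and is isomorphic to $\mathbb{Z}_p$ by the $p$-adic logarithm, for every $p$ including $p=2$. A closed subgroup of $\mathbb{Z}_p$ is an ideal, because $\mathbb{Z}$ is dense; so it is $0$ or of finite index. If $H\cap U$ had finite index in $U$, then $H$ would have finite index in $\mathbb{Z}_p^*$ and $K$ would have finite degree. So $H\cap U$ is trivial and $H$ embeds in the finite group $\mathbb{Z}_p^*/U$. A finite subgroup of the multiplicative group of the field $\mathbb{Q}_p$ is cyclic.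
\end{proof}

The special feature of roots of unity of prime-power order is that above the first layer they satisfy no linear relations except the obvious ones.

\begin{lemma}\label{lem:indep}
Let $1\le a\le m$, let $\zeta$ be a primitive $p^m$-th root of unity, put $q=p^{m-a}$ and $\zeta_a=\zeta^q$.
\begin{enumerate}
\item[(i)] The elements $\zeta^i$, $0\le i<q$, form a basis of $L_m$ over $L_a$ and of $\mathbb{Z}[\zeta]$ over $\mathbb{Z}[\zeta_a]$. The group $\operatorname{Gal}(L_m/L_a)$ consists of the maps $\kappa_\varepsilon\colon\zeta\mapsto\varepsilon\zeta$ with $\varepsilon\in\mu_q$.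
\item[(ii)] Elements $\xi_1,\dots,\xi_s\in\mu$ that are pairwise incongruent modulo $\mu_{p^a}$ are linearly independent over $L_a$.
\end{enumerate}
\end{lemma}

\begin{proof}
(i) Since $a\ge1$, we have $[L_m:L_a]=\varphi(p^m)/\varphi(p^a)=q$. So the monic polynomial $T^q-\zeta_a$, which vanishes at $\zeta$, is the minimal polynomial of $\zeta$ over $L_a=\mathbb{Q}(\zeta_a)$. Its roots are the $\varepsilon\zeta$ with $\varepsilon\in\mu_q$, and the relation $\zeta^q=\zeta_a$ shows that $1,\zeta,\dots,\zeta^{q-1}$ span $\mathbb{Z}[\zeta]$ over $\mathbb{Z}[\zeta_a]$.

(ii) Choose $m\ge a$ with all $\xi_i\in\mu_{p^m}$. As $\mu_{p^a}$ is generated by $\zeta^q$, the basis in (i) represents each class of $\mu_{p^m}/\mu_{p^a}$ exactly once. So the $\xi_i$ are distinct basis elements multiplied by elements of $\mu_{p^a}\subset L_a^*$.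
\end{proof}

The lemma fails for $a=0$, because the $p$-th roots of unity sum to zero. This is why base fields $L_r$ always have $r\ge1$ below.

\section{The case $h=3$}\label{sec:cubic}

For $h=1$ the field is $L$, and $x\mapsto x^2$ maps $\mu$ onto itself. For $h=2$ we have $H=\{\pm1\}$; the field contains the numbers $\zeta+\zeta^{-1}$ with $\zeta\in\mu$, and $x\mapsto x^2-2$ sends $\zeta+\zeta^{-1}$ to $\zeta^2+\zeta^{-2}$. In both cases one variable suffices. The case $h=3$ is the first in which it does not.

Let $p\equiv1\pmod3$, $H=\{1,\omega,\omega^2\}\subset\mathbb{Z}_p^*$ and $K=L^H$. From $(\omega-1)(1+\omega+\omega^2)=0$ we get $1+\omega+\omega^2=0$ in $\mathbb{Z}_p$. For $\zeta\in\mu$ put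
\[
\tau(\zeta)=\zeta+\zeta^\omega+\zeta^{\omega^2}\in K .
\]

\subsection*{Two variables}
The numbers $t_1=\zeta$, $t_2=\zeta^\omega$, $t_3=\zeta^{\omega^2}$ have product $\zeta^{1+\omega+\omega^2}=1$, so $t_1t_2+t_1t_3+t_2t_3=t_3^{-1}+t_2^{-1}+t_1^{-1}=\tau(\zeta^{-1})$. Expanding $(t_1+t_2+t_3)^2$ gives $\tau(\zeta)^2-2\tau(\zeta^{-1})=\tau(\zeta^2)$. Applying this to $\zeta$ and to $\zeta^{-1}$, we find for $F(x,y)=(x^2-2y,\,y^2-2x)$ that
\[
F\bigl(\tau(\zeta),\tau(\zeta^{-1})\bigr)=\bigl(\tau(\zeta^2),\tau(\zeta^{-2})\bigr).
\]
The leading forms $x^2$, $y^2$ vanish together only at $0$. Squaring permutes each finite group $\mu_{p^m}$, so all these points are periodic. There are infinitely many of them, since $\zeta$ is a root of $T^3-\tau(\zeta)T^2+\tau(\zeta^{-1})T-1$ and a point therefore comes from at most three values of $\zeta$. For $p=7$ and $\zeta$ of order $7$, the group $H$ reduces to $\{1,2,4\}$ modulo $7$, and the point $(\zeta+\zeta^2+\zeta^4,\ \zeta^6+\zeta^5+\zeta^3)$ is fixed by $F$.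

\subsection*{One variable}
Now let $f\in K[X]$ have degree $d\ge2$ and coefficients in $L_r$, $r\ge1$, and follow the orbit of $\tau(\zeta)$ under $f$. We can write $\tau(\zeta)=u(\zeta,\zeta^\omega)$ with the Laurent polynomial
\[
u=s+t+(st)^{-1}.
\]
Grade Laurent polynomials by total degree in $s,t$. The top part of $u$ is $s+t$, of degree $1$, so the top part of $f^j(u)$ is $c\,(s+t)^{d^j}$, where $c\ne0$ is the leading coefficient of the iterate $f^j$. Hence $f^j(u)$ has at least $d^j+1$ terms.

This count survives the substitution $s=\zeta$, $t=\zeta^\omega$ if the order $p^m$ of $\zeta$ is large compared with $j$. The quotient of two monomials becomes $\zeta^{\alpha+\beta\omega}$ with integers $(\alpha,\beta)\ne(0,0)$, and it lies in $\mu_{p^r}$ only if $p^{m-r}$ divides $\alpha+\beta\omega$ in $\mathbb{Z}_p$. Now $\alpha+\beta\omega\ne0$, because $T^2+T+1$ has no rational root, and for fixed $j$ only finitely many pairs $(\alpha,\beta)$ occur. So for large $m$ the monomials of $f^j(u)$ go to elements of $\mu$ that are pairwise incongruent modulo $\mu_{p^r}$. By Lemma~\ref{lem:indep}(ii), after collecting terms by classes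 modulo $\mu_{p^r}$ the expression of a number as an $L_r$-linear combination of elements of $\mu$ is unique; hence $f^j(\tau(\zeta))$ is not such a combination of fewer than $d^j+1$ elements.

So $\zeta$ and $\zeta^\omega$ behave like two independent variables. A map in two variables can keep the number of terms fixed: each coordinate of the $j$-th iterate of $F$ above has the three terms of $\tau(\zeta^{\pm2^j})$. A polynomial in one variable cannot. For $h=2$ the generator $\omega=-1$ is an integer, $\zeta^\omega$ is a monomial in $\zeta$, and the obstruction disappears.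

\subsection*{Plan of the proof}
Part (b) of Theorem~\ref{thm:main} generalizes the two-variable computation (Section~\ref{sec:symmetric}). Part (a) has three steps.
\begin{enumerate}
\item[1.] Far back in a backward orbit, points are bounded at all places of $L$, and bounded elements of $L$ are sums of at most $N$ roots of unity with coefficients in a finite set (Section~\ref{sec:bounded}). Part (1) of the theorem comes out on the way.
\item[2.] If a vector of $n$ Laurent polynomials keeps at most $N$ terms in each coordinate under iteration of an admissible map, then its exponents generate a lattice of rank at most $n$ (Section~\ref{sec:laurent}).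
\item[3.] An ultrapower turns points of an infinite invariant set into such a vector. The points are fixed by $H$, so the lattice is a module over $\mathbb{Z}[\omega]$ for a generator $\omega$ of $H$, and its rank is a positive multiple of $\varphi(h)$ (Section~\ref{sec:ultra}).
\end{enumerate}

\section{Invariant sets from symmetric functions}\label{sec:symmetric}

For $\zeta\in\mu$ the conjugates $\zeta^\eta$, $\eta\in H$, are $h$ numbers with product $1$ when $h\ge2$. Squaring commutes with permutations of $h$ numbers and preserves the condition that the product be $1$, so it induces a polynomial map on the elementary symmetric functions $e_1,\dots,e_{h-1}$. These take values in $K$.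

\begin{proposition}\label{prop:fail}
Let $K\subset L$ with $H=\operatorname{Gal}(L/K)$ finite of order $h$. Then $K$ does not have $(SP_n)$ for any $n\ge\max(1,h-1)$. For $h=3$ and $n=2$ the map $(x,y)\mapsto(x^2-2y,\,y^2-2x)$ is admissible and has an infinite fully invariant set.
\end{proposition}

\begin{proof}
By Remark~\ref{rem:product} it suffices to treat $n=\max(1,h-1)$. Squaring maps $\mu$ onto $\mu$: for odd $p$ it permutes each $\mu_{p^m}$, and for $p=2$ it maps $\mu_{2^{m+1}}$ onto $\mu_{2^m}$. If $h=1$, then $K=L$ and $\mu$ is an infinite fully invariant set of $x\mapsto x^2$.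

Let $h\ge2$. In variables $s_1,\dots,s_{h-1}$, with the convention $s_0=s_h=1$, put
\[
f_i=s_i^2+2\sum_{j=1}^{\min(i,h-i)}(-1)^js_{i-j}s_{i+j}\qquad(1\le i\le h-1),
\]
and $F=(f_1,\dots,f_{h-1})$. For $h=2$ this is $s_1^2-2$, and for $h=3$ it is $(s_1^2-2s_2,\ s_2^2-2s_1)$.

\emph{$F$ is admissible.} Products that involve $s_0$ or $s_h$ have degree at most $1$. So the part of degree $2$ of $f_i$ is $g_i=s_i^2+2\sum(-1)^js_{i-j}s_{i+j}$, summed over those $j\ge1$ with $i-j\ge1$ and $i+j\le h-1$. It contains the monomial $s_i^2$ with coefficient $1$, so it is the leading form. At a common zero of the $g_i$ we argue by induction on $i$: if $s_1=\dots=s_{i-1}=0$, every term of the sum in $g_i$ vanishes, so $s_i^2=0$. Hence the zero is trivial.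

\emph{$F$ is induced by squaring.} Let $e_i(t)$ be the elementary symmetric functions of $t=(t_1,\dots,t_h)$, with $e_0=1$ and $e_i=0$ outside $0\le i\le h$. In the identity
\[
\prod_a(1+t_aT)\prod_a(1-t_aT)=\prod_a(1-t_a^2T^2)
\]
the coefficient of $T^{2i}$ is $\sum_{j\in\mathbb{Z}}(-1)^{i+j}e_{i-j}e_{i+j}$ on the left and $(-1)^ie_i(t_1^2,\dots,t_h^2)$ on the right. Pairing $j$ with $-j$ gives
\begin{equation}\label{eq:graeffe}
e_i(t_1^2,\dots,t_h^2)=e_i(t)^2+2\sum_{j\ge1}(-1)^je_{i-j}(t)\,e_{i+j}(t).
\end{equation}
When $e_h(t)=1$, the right side is $f_i(e_1(t),\dots,e_{h-1}(t))$.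

\emph{The invariant set.} For $\zeta\in\mu$ let $P(\zeta)=(e_1,\dots,e_{h-1})$, evaluated at the family $(\zeta^\eta)_{\eta\in H}$. The group $H$ permutes this family, so $P(\zeta)\in K^{h-1}$. Let $\Sigma=\sum_{\eta\in H}\eta\in\mathbb{Z}_p$. For $\omega\in H$, $\omega\ne1$, we have $\omega\Sigma=\Sigma$, so $\Sigma=0$ because $\mathbb{Z}_p$ is a domain. Thus $e_h=\zeta^\Sigma=1$, and \eqref{eq:graeffe} together with $(\zeta^\eta)^2=(\zeta^2)^\eta$ gives $F(P(\zeta))=P(\zeta^2)$. Since squaring is onto, $V=P(\mu)$ satisfies $F(V)=V$. The point $P(\zeta)$ determines the polynomial $\prod_{\eta\in H}(T-\zeta^\eta)$, which has $\zeta$ as a root. So each fiber of $P$ has at most $h$ elements, and $V$ is infinite.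
\end{proof}

\section{Backward orbits and short sums of roots of unity}\label{sec:bounded}

\subsection*{The Nullstellensatz identity}
The condition on leading forms enters the proof only through the following identity.

\begin{lemma}\label{lem:null}
Let $E$ be a field and let $g_1,\dots,g_n\in E[X_1,\dots,X_n]$ be forms of degrees $d_i\ge1$ with no nontrivial common zero in $\bar E^n$. Then there are an integer $d\ge\max_id_i$ and forms $a_{ij}\in E[X_1,\dots,X_n]$, each zero or of degree $d-d_i$, such that $X_j^d=\sum_ia_{ij}g_i$ for all $j$. In particular the $g_i$ have no nontrivial common zero in any extension field of $E$.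
\end{lemma}

\begin{proof}
Each $X_j$ vanishes on the common zero set $\{0\}$, so by Hilbert's Nullstellensatz $X_j^d$ lies in the ideal generated by the $g_i$ over $\bar E$ for all large $d$. Taking homogeneous components of degree $d$, we may assume that the multipliers are zero or forms of degree $d-d_i$. The identity is then a system of linear equations with coefficients in $E$ for the coefficients of the $a_{ij}$. A linear system over $E$ that is solvable over $\bar E$ is solvable over $E$. At a common zero $z$ in an extension field, the identity gives $z_j^d=0$ for all $j$.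
\end{proof}

Thus admissibility does not change when the field of coefficients is extended, and $(SP_n)$ passes from a field to its subfields.

\subsection*{Places}
By a \emph{place} of a subfield of $L$ we mean an absolute value whose restriction to $\mathbb{Q}$ is the usual absolute value or an $\ell$-adic one with $|\ell|=1/\ell$. We write $w\mid v$ if $w$ extends $v$. We use these facts.
\begin{enumerate}
\item[(A1)] Every place of a subfield extends to $L$. A number field has finitely many places above each place of $\mathbb{Q}$, and each of its elements has absolute value at most $1$ at all but finitely many places.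
\item[(A2)] An element $\alpha\in L$ is an algebraic integer if $|\alpha|_w\le1$ for all nonarchimedean $w$. Every embedding $\iota\colon L\to\mathbb{C}$ gives an archimedean place $|\iota(\cdot)|$.
\item[(A3)] A number field contains only finitely many algebraic integers whose conjugates all have absolute value at most a given $R$, because their characteristic polynomials over $\mathbb{Q}$ have bounded integer coefficients.
\item[(A4)] If $w\mid\ell$ with $\ell\ne p$, the nonzero values of $|\cdot|_w$ on $L$ are integral powers of $\ell$, because $\ell$ is unramified in every $L_m$.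
\end{enumerate}

For the rest of this section fix $r\ge1$ and an admissible $F=(f_1,\dots,f_n)$ with coefficients in $L_r$. For $z\in L^n$ put $|z|_w=\max_j|z_j|_w$. At each single place, $F$ expands large points. Since $L$ has infinite degree, we need this uniformly: the threshold must depend only on the place of $L_r$ below $w$, it must equal $1$ at almost all places, and the expansion factor must be the same everywhere.

\begin{lemma}\label{lem:escape}
For every place $v$ of $L_r$ there is $C_v\ge1$, with $C_v=1$ for all but finitely many $v$, such that for every place $w\mid v$ of $L$ and every $z\in L^n$,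
\[
|z|_w>C_v\quad\Longrightarrow\quad|F(z)|_w\ge2|z|_w .
\]
\end{lemma}

\begin{proof}
Write $f_i=g_i+\psi_i$, where $g_i$ is the leading form, of degree $d_i\ge2$, and $\psi_i$ has degree at most $d_i-1$. Take $d$ and $a_{ij}$ from Lemma~\ref{lem:null} with $E=L_r$. For a polynomial $\phi$ over $L_r$ let $\|\phi\|_v$ be the sum of the $v$-absolute values of its coefficients. Put $\alpha_v=\max_{i,j}\|a_{ij}\|_v>0$, $c_v=\max(1,n\alpha_v)$ and $c_v'=\max_i\|\psi_i\|_v$.

Let $|z|_w\ge1$ and choose $j$ with $|z_j|_w=|z|_w$. The identity $z_j^d=\sum_ia_{ij}(z)g_i(z)$ gives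
\[
|z|_w^d\le\sum_i\alpha_v|z|_w^{d-d_i}|g_i(z)|_w .
\]
If $|g_i(z)|_w<c_v^{-1}|z|_w^{d_i}$ held for all $i$, the right side would be less than $n\alpha_vc_v^{-1}|z|_w^d\le|z|_w^d$. So some $i$ has $|g_i(z)|_w\ge c_v^{-1}|z|_w^{d_i}$. Also $|\psi_i(z)|_w\le c_v'|z|_w^{d_i-1}$. If $|z|_w>c_v(c_v'+2)$, then for this $i$
\[
|f_i(z)|_w\ge|z|_w^{d_i-1}\bigl(|z|_w/c_v-c_v'\bigr)\ge2|z|_w^{d_i-1}\ge2|z|_w ,
\]
where the last step uses $d_i\ge2$. So $C_v=c_v(c_v'+2)$ works at every place.

By (A1), all but finitely many $v$ lie above a prime $\ell\ne p$ and have all coefficients of the $g_i,\psi_i,a_{ij}$ of $v$-absolute value at most $1$. For such $v$ let $|z|_w>1$. The ultrametric inequality gives $|z|_w^d\le\max_i|z|_w^{d-d_i}|g_i(z)|_w$, so for some $i$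
\[
|g_i(z)|_w\ge|z|_w^{d_i}>|z|_w^{d_i-1}\ge|\psi_i(z)|_w ,
\]
and therefore $|f_i(z)|_w=|g_i(z)|_w\ge|z|_w^2$. By (A4), $|z|_w>1$ forces $|z|_w\ge\ell\ge2$, so $|F(z)|_w\ge2|z|_w$. For these $v$ we take $C_v=1$.
\end{proof}

The use of (A4) cannot be avoided: over a field that contains $\ell^{1/2^i}$ for all $i$, the map $x\mapsto x^2$ has points $\ell^{-1/2^i}$ whose absolute values above $\ell$ exceed $1$ and tend to $1$, and squaring does not double them.

Define the set of points that are bounded at all places,
\[
\mathcal{B}=\{z\in L^n:\ |z|_w\le C_v\text{ for all places $v$ of $L_r$ and all }w\mid v\}.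
\]

\begin{lemma}\label{lem:backward}
If $x_0,x_1,\dots\in L^n$ satisfy $F(x_{i+1})=x_i$ for all $i$, then $x_i\in\mathcal{B}$ for all large $i$.
\end{lemma}

\begin{proof}
The coordinates of $x_0$ lie in a number field, and $|x_0|_w$ depends only on the restriction of $w$ to it. By (A1), $M_0=\sup_w|x_0|_w$ is finite. Suppose $|x_i|_w>C_v$ for some $w\mid v$. Lemma~\ref{lem:escape} gives $|x_{i-1}|_w\ge2|x_i|_w>C_v$, so the lemma applies again, and after $i$ steps $|x_0|_w\ge2^i|x_i|_w>2^i$. Hence $x_i\in\mathcal{B}$ as soon as $2^i\ge M_0$.
\end{proof}

\begin{lemma}\label{lem:bR}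
There are an integer $b\ge1$ and a real number $R\ge1$ such that for every coordinate $\alpha$ of every point of $\mathcal{B}$, the number $b\alpha$ is an algebraic integer all of whose conjugates have absolute value at most $R$.
\end{lemma}

\begin{proof}
Finitely many primes $\ell$ lie below a nonarchimedean $v$ with $C_v>1$. For each choose $e_\ell$ with $\ell^{e_\ell}\ge C_v$ for all $v\mid\ell$, and let $b=\prod\ell^{e_\ell}$. If $w\mid v\mid\ell$ with $\ell\mid b$, then $|b\alpha|_w\le\ell^{-e_\ell}C_v\le1$; if $\ell\nmid b$, then $|b\alpha|_w=|\alpha|_w\le C_v=1$. By (A2), $b\alpha$ is an algebraic integer, and $|\iota(b\alpha)|\le R:=b\max_{v\mid\infty}C_v$ for every embedding $\iota$.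
\end{proof}

In a field of finite degree these two lemmas finish the argument.

\begin{proposition}\label{prop:finite}
Every subfield of $L$ of finite degree over $\mathbb{Q}$ has \textup{(SP)}.
\end{proposition}

\begin{proof}
Such a field lies in some $L_J$ with $J\ge1$, and (SP) passes to subfields, so we treat $L_J$. Let $F$ be admissible over $L_J$ and $F(V)=V\subset L_J^n$, and apply this section with $r=J$. By Lemma~\ref{lem:bR} and (A3), the set $\mathcal{B}\cap L_J^n$ is finite. Let $x_0\in V$ and choose a backward orbit $(x_i)$ in $V$. By Lemma~\ref{lem:backward}, $x_i\in\mathcal{B}\cap L_J^n$ for $i\ge i_0$, so $x_a=x_{a'}$ for some $i_0\le a<a'$. The iterates of $x_{a'}$ run through $x_{a'},x_{a'-1},\dots,x_{a+1}$ and return to $x_a=x_{a'}$. So the whole forward orbit of $x_a$ lies in $\{x_{a+1},\dots,x_{a'}\}\subset\mathcal{B}$, and it contains $x_0=F^a(x_a)$. Hence $V\subset\mathcal{B}\cap L_J^n$ is finite.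
\end{proof}

In $L$ itself $\mathcal{B}$ is infinite; it contains $\mu^n$, since all $C_v\ge1$. The substitute for finiteness is that $\mathcal{B}$ contains nothing more complicated than short sums of roots of unity. The reason is that averaging over $\operatorname{Gal}(L_m/L_r)$ makes the basis of Lemma~\ref{lem:indep} orthonormal.

\begin{lemma}\label{lem:short}
There are an integer $N\ge1$ and a finite set $\mathcal{C}\subset L_r$ such that every coordinate of every point of $\mathcal{B}$ has the form $\sum_{i=1}^Nc_i\xi_i$ with $c_i\in\mathcal{C}$ and $\xi_i\in\mu$.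
\end{lemma}

\begin{proof}
Let $\alpha$ be such a coordinate and $\beta=b\alpha$, with $b,R$ as in Lemma~\ref{lem:bR}. Choose $m\ge r$ with $\beta\in L_m$, a primitive $p^m$-th root of unity $\zeta$, and $q=p^{m-r}$. Then $\beta\in\mathbb{Z}[\zeta]$, and by Lemma~\ref{lem:indep}(i) $\beta=\sum_{0\le i<q}a_i\zeta^i$ with algebraic integers $a_i\in L_r$.

Let $\rho\in\operatorname{Gal}(L_r/\mathbb{Q})$ and let $\tilde\rho$ be an extension to $L_m$. For $\varepsilon\in\mu_q$ the conjugate
\[
\tilde\rho\kappa_\varepsilon(\beta)=\sum_i\rho(a_i)\,\tilde\rho(\zeta)^i\,\tilde\rho(\varepsilon)^i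
\]
has absolute value at most $R$. As $\varepsilon$ runs through $\mu_q$, so does $\varepsilon'=\tilde\rho(\varepsilon)$, and the mean of $\varepsilon'^{\,i-i'}$ over $\mu_q$ is $1$ for $i=i'$ and $0$ for $i\ne i'$ in the range $0\le i,i'<q$. Expanding $|\tilde\rho\kappa_\varepsilon(\beta)|^2$ and averaging over $\varepsilon$ therefore gives
\begin{equation}\label{eq:parseval}
\sum_i|\rho(a_i)|^2\le R^2\qquad\text{for every }\rho .
\end{equation}
First, all conjugates of each $a_i$ are bounded by $R$, so by (A3) the $a_i$ lie in a finite set $\mathcal{C}'\subset L_r$ that contains $0$ and does not depend on $\alpha$ or $m$. Second, let $D_r=[L_r:\mathbb{Q}]$. Summing \eqref{eq:parseval} over $\rho$ gives $\sum_i\sum_\rho|\rho(a_i)|^2\le D_rR^2$. If $a_i\ne0$, its norm is a nonzero integer, and the inequality of arithmetic and geometric means gives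
\[
\sum_\rho|\rho(a_i)|^2\ge D_r\Bigl(\prod_\rho|\rho(a_i)|^2\Bigr)^{1/D_r}\ge D_r .
\]
So at most $R^2$ of the $a_i$ are nonzero. Take $N=\lfloor R^2\rfloor\ge1$ and $\mathcal{C}=b^{-1}\mathcal{C}'$, and pad the sum with zero coefficients.
\end{proof}

\section{Laurent polynomials with few terms}\label{sec:laurent}

Let $\Lambda$ be a free abelian group of finite rank and $E$ a field. Elements of the group ring $E[\Lambda]$ are finite sums $g=\sum_\gamma g_\gamma e^\gamma$ with $g_\gamma\in E$ and $e^\gamma e^{\gamma'}=e^{\gamma+\gamma'}$. A basis of $\Lambda$ identifies $E[\Lambda]$ with the ring of Laurent polynomials in $\operatorname{rank}\Lambda$ variables. The \emph{support} of $g$ is $\operatorname{supp}g=\{\gamma:g_\gamma\ne0\}$, and its cardinality is the \emph{number of terms} of $g$.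

\begin{proposition}\label{prop:rank}
Let $E$ be a field of characteristic $0$, let $F=(f_1,\dots,f_n)$ be admissible over $E$, and let $u\in E[\Lambda]^n$, where $\Lambda$ is generated by $S=\bigcup_l\operatorname{supp}u_l$. Suppose there is $N$ such that for all $j\ge0$ every coordinate of $F^j(u)$ has at most $N$ terms. Then $\operatorname{rank}\Lambda\le n$.
\end{proposition}

The bound is attained by $u=(e^{\gamma_1},\dots,e^{\gamma_n})$ for a basis $\gamma_1,\dots,\gamma_n$, with $F$ squaring each coordinate. It fails in characteristic $\ell>0$, where $u=s+t$ and $f(x)=x^\ell$ give $f^j(u)=s^{\ell^j}+t^{\ell^j}$. It also fails without the condition on leading forms, since $(x,y)\mapsto(x^2,xy)$ fixes $(1,u_2)$ for every $u_2$.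

For $n\ge2$ one cannot count terms in the top part of $F^j(u)$ as in Section~\ref{sec:cubic}, because that part is no longer a power of one polynomial. What remains available is a dimension count: if $\operatorname{rank}\Lambda>n$, there is a nonzero derivation that kills $u_1,\dots,u_n$, hence all coordinates of all $F^j(u)$. An element with few terms that is killed by a fixed derivation cannot have large exponents, whereas the exponents of $F^j(u)$ grow.

\begin{example}\label{ex:derivation}
Let $n=1$ and $u=s+t+(st)^{-1}$. The derivation
\[
\partial g=\Bigl(s\frac{\partial u}{\partial s}\Bigr)\Bigl(t\frac{\partial g}{\partial t}\Bigr)-\Bigl(t\frac{\partial u}{\partial t}\Bigr)\Bigl(s\frac{\partial g}{\partial s}\Bigr)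
\]
kills $u$ and acts on monomials by $\partial(s^at^b)=\bigl(bs-at+(a-b)(st)^{-1}\bigr)s^at^b$. Let $g\ne0$ with $\partial g=0$, and let $\sum_ac_as^at^{m-a}$ be its part of top total degree $m$. In degree $m+1$, the coefficient of $s^{a+1}t^{m-a}$ in $\partial g$ is $(m-a)c_a-(a+1)c_{a+1}$, so $(a+1)c_{a+1}=(m-a)c_a$ for all $a\in\mathbb{Z}$. For the least $a_0$ with $c_{a_0}\ne0$ this gives $a_0c_{a_0}=0$, so $a_0=0$ and $c_a=\binom mac_0$ for $a\ge0$. Only finitely many $c_a$ are nonzero, so $m\ge0$ and there are $m+1$ of them. Thus an element of the kernel with at most $N$ terms has total degree at most $N-1$, while $f^j(u)$ lies in the kernel and has total degree $d^j$ for $f$ of degree $d$.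
\end{example}

In general there is no explicit recursion. We arrange instead that the kernel of $\partial$ is the constant field of a function field of one variable, and measure exponents by orders of poles. We recall the facts used.

\emph{Derivations.} A derivation $\partial$ of a field is an additive map with $\partial(ab)=a\,\partial b+b\,\partial a$; its kernel is a subfield. It extends uniquely to any separable algebraic extension. In particular, in characteristic $0$ a derivation that vanishes on a subfield vanishes on every element algebraic over that subfield.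

\emph{Function fields.} Let $\Omega/M$ be a finitely generated field extension of transcendence degree $1$ with $M$ algebraically closed in $\Omega$. A \emph{place} of $\Omega/M$ is a surjective discrete valuation $v\colon\Omega^*\to\mathbb{Z}$ that vanishes on $M^*$; its degree $\deg v\ge1$ is the degree of its residue field over $M$. For $G\in\Omega^*$ only finitely many $v(G)$ are nonzero. Put
\[
\deg(G)_0=\sum_{v(G)>0}v(G)\deg v,\qquad\deg(G)_\infty=\sum_{v(G)<0}-v(G)\deg v .
\]
These two numbers are equal; they are $0$ for $G\in M^*$ and $[\Omega:M(G)]$ for $G\notin M$. So every element outside $M$ has a pole, that is, a place with $v(G)<0$.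

\begin{proof}[Proof of Proposition~\ref{prop:rank}]
Suppose $\varrho=\operatorname{rank}\Lambda\ge n+1$, and let $\Omega$ be the fraction field of $E[\Lambda]$, of transcendence degree $\varrho$ over $E$.

\emph{Step 1: the constant field and the derivation.} The field $E(u_1,\dots,u_n)$ has transcendence degree at most $n\le\varrho-1$. Adjoin elements of $\Omega$ until the transcendence degree over $E$ is exactly $\varrho-1$, and let $M$ be the algebraic closure in $\Omega$ of the resulting field. Then $E(u_1,\dots,u_n)\subset M$, and $\Omega/M$ is a function field as above: it is generated by finitely many monomials and has transcendence degree $1$.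

Choose $t\in\Omega$ transcendental over $M$ and extend $d/dt$ from $M(t)$ to a derivation $\partial\ne0$ of the algebraic extension $\Omega$; separability holds because the characteristic is $0$. The kernel contains $M$. If it contained an element outside $M$, that element would be transcendental over $M$, so $\Omega$ would be algebraic over the kernel and $\partial$ would vanish. Hence $\ker\partial=M$.

Put $\theta(\gamma)=\partial e^\gamma/e^\gamma\in\Omega$. The product rule gives $\theta(\gamma+\gamma')=\theta(\gamma)+\theta(\gamma')$. Multiply $\partial$ by a common denominator in $E[\Lambda]$ of the values of $\theta$ on a basis of $\Lambda$. This keeps the kernel, and now these values lie in $E[\Lambda]$. Let $\Theta\subset\Lambda$ be the union of their supports. It is finite, and $\operatorname{supp}\theta(\gamma)\subset\Theta$ for \emph{every} $\gamma$, because $\theta(\gamma)$ is an integral combination of the values on the basis. It is nonempty, since otherwise $\partial$ would kill $E$ and all monomials. Put $D=\Theta-\Theta$; then $0\in D=-D$. Let $\Delta$ be the finite set of sums of $N$ elements of $D$, and let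
\[
B=\sum_{\delta\in\Delta}\deg(e^\delta)_\infty .
\]

\emph{Step 2: exponents are bounded.} We claim that
\begin{equation}\label{eq:bounded}
-v(e^{\gamma_1})\le B
\end{equation}
for every place $v$ of $\Omega/M$, every $j\ge0$, and every $\gamma_1$ in the support of a coordinate $g=\sum g_\gamma e^\gamma$ of $F^j(u)$.

The terms of $g$ may lie far apart, so we first split $g$ into clusters that $\partial$ cannot mix. Since $g$ is a polynomial in $u_1,\dots,u_n$ over $E$, it lies in $M$, and $0=\partial g=\sum_\gamma g_\gamma\theta(\gamma)e^\gamma$. The summand for $\gamma$ is supported in $\gamma+\Theta$. Make $\operatorname{supp}g$ a graph by joining $\gamma$ and $\gamma'$ when $\gamma-\gamma'\in D$. If $\gamma+\Theta$ meets $\gamma'+\Theta$, then $\gamma-\gamma'\in D$. So the contributions of different connected components to $\partial g$ have disjoint supports, and each of them vanishes. Let $c$ be the component of $\gamma_1$. Then $\sum_{\gamma\in c}g_\gamma e^\gamma$ is a nonzero element of $\ker\partial=M$. As $|c|\le N$, each point of $c$ is reached from $\gamma_1$ along at most $N-1$ edges, and $0\in D$, so $c\subset\gamma_1+\Delta$.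 Therefore
\[
e^{\gamma_1}G\in M^*,\qquad G=\sum_{\delta\in\Delta}G_\delta e^\delta\ne0,\quad G_\delta\in E .
\]
Since $v$ vanishes on $M^*$, we have $-v(e^{\gamma_1})=v(G)$. Now $v(G)\le\deg(G)_0$, because $\deg v\ge1$ and $\deg(G)_0\ge0$. At every place $v'$ the coefficients $G_\delta\in E\subset M$ are zero or have valuation $0$, so $v'(G)\ge\min_\delta v'(e^\delta)$; thus the pole order of $G$ at $v'$ is at most the sum of the pole orders of the $e^\delta$, and $\deg(G)_\infty\le B$. Together, $v(G)\le\deg(G)_0=\deg(G)_\infty\le B$, which is \eqref{eq:bounded}.

\emph{Step 3: exponents grow.} Here we use that $S$ generates $\Lambda$: the $e^\gamma$ with $\gamma\in S$ generate the field $\Omega$ over $E$, so some $e^{\gamma_0}$ with $\gamma_0\in S$ lies outside $M$ and has a pole $v$. The map $\lambda\colon\Lambda\to\mathbb{Z}$, $\lambda(\gamma)=-v(e^\gamma)$, is a homomorphism with $\lambda(\gamma_0)\ge1$. It grades $E[\Lambda]$ by giving $e^\gamma$ the degree $\lambda(\gamma)$. For $0\ne z\in E[\Lambda]^n$ let $\deg_\lambda z$ be the maximum of $\lambda$ on the union of the supports of the coordinates.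

Suppose $m=\deg_\lambda z>0$. Let $z^+\ne0$ be the vector formed by the parts of degree exactly $m$ of the coordinates of $z$. Let $g_l$ be the leading form of $f_l$, of degree $d_l\ge2$. A monomial of $f_l$ of total degree $i<d_l$, evaluated at $z$, has only terms of degree at most $im<d_lm$; this uses $m>0$. In $g_l(z)-g_l(z^+)$ every product has $d_l$ factors of degree at most $m$, at least one of them less than $m$. So $f_l(z)=g_l(z^+)+(\text{terms of degree}<d_lm)$, and $g_l(z^+)$ is zero or homogeneous of degree $d_lm$. By Lemma~\ref{lem:null}, the nonzero point $z^+\in\Omega^n$ is not a common zero of the $g_l$. Hence $\deg_\lambda F(z)\ge2m$.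

Since $\deg_\lambda u\ge\lambda(\gamma_0)\ge1$, induction gives $\deg_\lambda F^j(u)\ge2^j$. For $2^j>B$ some $\gamma_1$ in the support of a coordinate of $F^j(u)$ has $-v(e^{\gamma_1})>B$, which contradicts \eqref{eq:bounded}.
\end{proof}

\section{From roots of unity to Laurent polynomials}\label{sec:ultra}

\begin{proposition}\label{prop:lower}
Let $K\subset L$ have infinite degree, with $H=\operatorname{Gal}(L/K)$ cyclic of order $h$. If an admissible map $F\colon K^n\to K^n$ has an infinite fully invariant set $V$, then $n\ge\varphi(h)$.
\end{proposition}

Fix $F$ and $V$, a generator $\omega\in\mathbb{Z}_p^*$ of $H$, and $r\ge1$ such that the coefficients of $F$ lie in $L_r$. Let $\mathcal{B}$, $N$, $\mathcal{C}$ be as in Section~\ref{sec:bounded}.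

In Section~\ref{sec:cubic}, roots of unity behaved like variables only for a bounded number of iterations, with the bound growing with their order. Proposition~\ref{prop:rank} needs true variables and all iterates. So we take a sequence of points that stay in $\mathcal{B}$ longer and longer and involve roots of unity of higher and higher order, and pass to a limit.

\begin{lemma}\label{lem:choice}
For every $J\ge r$ there is $u^{(J)}\in V$ with $F^j(u^{(J)})\in\mathcal{B}$ for $0\le j\le J$ and $u^{(J)}\notin L_J^n$.
\end{lemma}

\begin{proof}
Suppose that for some $J\ge r$ every $z\in V$ with $z,F(z),\dots,F^J(z)\in\mathcal{B}$ lies in $L_J^n$. Let $x_0\in V$ with a backward orbit $(x_i)$ in $V$. By Lemma~\ref{lem:backward}, for large $i$ the points $x_{i+J},\dots,x_i$ lie in $\mathcal{B}$, and they are the first iterates of $x_{i+J}$. So $x_{i+J}\in L_J^n$, and $x_0=F^{i+J}(x_{i+J})\in L_J^n$ because $F$ has coefficients in $L_r\subset L_J$. Thus $V\subset L_J^n$, and $V$ is finite by Proposition~\ref{prop:finite}, a contradiction.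
\end{proof}

\subsection*{The ultrapower}
Let $I=\{J\in\mathbb{Z}:J\ge r\}$. A \emph{nonprincipal ultrafilter} on $I$ is a family $\mathcal{U}$ of subsets of $I$ that is closed under finite intersections and supersets, contains exactly one of $Y$ and $I\setminus Y$ for each $Y\subset I$, and contains no finite set. One exists by Zorn's lemma; fix it. A statement holds \emph{for almost all $J$} if it holds on a set in $\mathcal{U}$. Cofinite sets belong to $\mathcal{U}$, and sets in $\mathcal{U}$ are infinite. If a finite union belongs to $\mathcal{U}$, so does one of its members, since otherwise the intersection of the complements would belong to $\mathcal{U}$. This gives the one principle we use repeatedly: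
\begin{enumerate}
\item[(U)] a sequence that takes values in a fixed finite set for almost all $J$ is constant for almost all $J$.
\end{enumerate}
The \emph{ultrapower} ${}^*L$ is the ring of sequences $(\alpha^{(J)})_{J\in I}$ in $L$, with componentwise operations, modulo equality for almost all $J$. We write $[\alpha^{(J)}]$ for a class and identify $L$ with the classes of constant sequences. Sequences in $K$ give a subring ${}^*K$, and sequences in $\mu$ give a multiplicative group ${}^*\mu\supset\mu$. The ring $\mathbb{Z}_p$ acts on ${}^*\mu$ componentwise and preserves $\mu$, so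
\[
\Gamma={}^*\mu/\mu ,
\]
written additively, is a $\mathbb{Z}_p$-module. We divide by $\mu$ because elements of $\mu$ lie in the coefficient field $L$; the group $\Gamma$ will supply the exponents. For $\gamma\in\Gamma$ let $A_\gamma=L\xi\subset{}^*L$, where $\xi\in{}^*\mu$ represents $\gamma$. This does not depend on $\xi$, since $\mu\subset L^*$. Each $A_\gamma$ is a one-dimensional $L$-space, $A_0=L$, and $A_\gamma A_{\gamma'}\subset A_{\gamma+\gamma'}$.

\begin{lemma}\label{lem:grading}
The group $\Gamma$ is torsion-free, and the sum $A=\sum_{\gamma\in\Gamma}A_\gamma$ is direct.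
\end{lemma}

\begin{proof}
Let $\xi=[\xi^{(J)}]\in{}^*\mu$ with $\xi^k=\eta\in\mu$ for some $k\ge1$. For almost all $J$, $\xi^{(J)}$ lies in the finite set of $k$-th roots of $\eta$. By (U), $\xi\in\mu$.

Let $\xi_1,\dots,\xi_s\in{}^*\mu$ be pairwise incongruent modulo $\mu$ and $\sum_ic_i\xi_i=0$ with $c_i\in L$. Choose $a\ge1$ with all $c_i\in L_a$. For $i\ne i'$, the set of $J$ with $\xi_i^{(J)}/\xi_{i'}^{(J)}\in\mu_{p^a}$ is not in $\mathcal{U}$, since otherwise (U) would give $\xi_i/\xi_{i'}\in\mu$. There are finitely many pairs, so for almost all $J$ the $\xi_i^{(J)}$ are pairwise incongruent modulo $\mu_{p^a}$ and also $\sum_ic_i\xi_i^{(J)}=0$. Lemma~\ref{lem:indep}(ii), applied to one such $J$, gives $c_i=0$ for all $i$.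
\end{proof}

So $A=\bigoplus_\gamma A_\gamma$ is a $\Gamma$-graded ring, and each $\alpha\in A$ has a finite support $\operatorname{supp}\alpha\subset\Gamma$, the set of $\gamma$ with nonzero component.

\begin{proof}[Proof of Proposition~\ref{prop:lower}]
Let $u=[u^{(J)}]\in({}^*K)^n$ be the class of the sequence from Lemma~\ref{lem:choice}. The coefficients of $F$ are constants, so $F^j(u)=[F^j(u^{(J)})]$.

\emph{Few terms.} Fix $j\ge0$ and a coordinate index $l$. For $J\ge\max(j,r)$, hence for almost all $J$, Lemma~\ref{lem:short} writes the $l$-th coordinate of $F^j(u^{(J)})$ as $\sum_{i=1}^Nc_i^{(J)}\xi_i^{(J)}$ with $c_i^{(J)}\in\mathcal{C}$ and $\xi_i^{(J)}\in\mu$. Since $\mathcal{C}$ is finite, (U) gives $c_i\in\mathcal{C}$ with $c_i^{(J)}=c_i$ for almost all $J$. So the $l$-th coordinate of $F^j(u)$ equals $\sum_{i=1}^Nc_i[\xi_i^{(J)}]$. It lies in $A$, and its support has at most $N$ elements, with $N$ independent of $j$.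

\emph{The lattice is nonzero.} Let $S=\bigcup_l\operatorname{supp}u_l$. If $S\subset\{0\}$, then $u\in A_0^n=L^n$, so there is a point $z\in L_a^n$, for some $a$, with $u^{(J)}=z$ for almost all $J$. This holds for some $J\ge a$, and then $u^{(J)}\in L_J^n$, contrary to the choice of $u^{(J)}$. So the subgroup $\Lambda\subset\Gamma$ generated by the finite set $S$ is nonzero. It is finitely generated and torsion-free, hence free of finite rank at least $1$.

\emph{Upper bound for the rank.} Let $\gamma_1,\dots,\gamma_\varrho$ be a basis of $\Lambda$, with representatives $\xi_1,\dots,\xi_\varrho\in{}^*\mu$. The $L$-algebra homomorphism $L[\Lambda]\to A$ with $e^{\gamma_i}\mapsto\xi_i$ maps $Le^\gamma$ bijectively onto $A_\gamma$. By Lemma~\ref{lem:grading} it is an isomorphism onto $\bigoplus_{\gamma\in\Lambda}A_\gamma$ that preserves supports, and it commutes with $F$, whose coefficients lie in $L$. View $u$ as an element of $L[\Lambda]^n$. Proposition~\ref{prop:rank} with $E=L$ gives $\varrho\le n$.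

\emph{Lower bound for the rank.} This is the only point where the field $K$ matters. Let $\sigma\in\operatorname{Gal}(L/K)$ be the automorphism with $\sigma(\xi)=\xi^\omega$ on $\mu$. Acting componentwise, it is a ring automorphism of ${}^*L$ that fixes ${}^*K$ and satisfies $\sigma(c\xi)=\sigma(c)\xi^\omega$ for $c\in L$, $\xi\in{}^*\mu$. So it maps $A_\gamma$ bijectively onto $A_{\omega\gamma}$, and $\gamma\mapsto\omega\gamma$ is injective because $\omega$ is a unit. Apply $\sigma$ to the decomposition of $u_l$ into components. Since $\sigma(u_l)=u_l$ and the decomposition is unique, $\omega\cdot\operatorname{supp}u_l=\operatorname{supp}u_l$. Hence $\omega\Lambda\subset\Lambda$, and $\Lambda$ is a module over the subring $\mathbb{Z}[\omega]$ of $\mathbb{Z}_p$. The element $\omega$ is a primitive $h$-th root of unity in the field $\mathbb{Q}_p$ of characteristic $0$, so its minimal polynomial over $\mathbb{Q}$ is the cyclotomic polynomial $\Phi_h$, and $\mathbb{Q}(\omega)=\mathbb{Z}[\omega]\otimes\mathbb{Q}$ is a field of degree $\varphi(h)$. Then $\Lambda\otimes\mathbb{Q}$ is a vector space over $\mathbb{Q}(\omega)$ of dimension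 $\varrho\ge1$ over $\mathbb{Q}$. So $\varphi(h)$ divides $\varrho$, and $\varphi(h)\le\varrho\le n$.
\end{proof}

\begin{proof}[Proof of Theorems~\ref{thm:main} and~\ref{thm:cubic}]
Part (1) of Theorem~\ref{thm:main} is Proposition~\ref{prop:finite}. In part (2), $H$ is finite cyclic by Lemma~\ref{lem:cyclic}, (a) is Proposition~\ref{prop:lower}, and (b) is Proposition~\ref{prop:fail}; the remaining statements were derived after the theorem. In Theorem~\ref{thm:cubic} the subgroup $H$ is finite, hence closed and of infinite index, so $K$ has infinite degree and $\operatorname{Gal}(L/K)=H$ has order $h=3$. Part (a) with $n=1<\varphi(3)=2$ gives (P), and the last sentence of Proposition~\ref{prop:fail} gives the statement about $F$.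
\end{proof}
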